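# Confined subgroups and annihilators of permutation modules

## 1. Light families of subgroups of a finite group

Let $Q$ be a finite group and let $\mathcal T$ be a finite set of subgroups of $Q$. Everything in these notes turns on the number
$$\sum_{T\in\mathcal T}\frac1{|T|},$$
which we call the weight of $\mathcal T$.

**Definition.** The family $\mathcal T$ is *light* if its weight is less than $1$. A subgroup $Y\le Q$ is *caught* by $\mathcal T$ if every $Q$-conjugate of $Y$ contains a member of $\mathcal T$.

For a complex representation $\varphi$ of $Q$ we write $\varphi(1)$ for its degree and $\varphi^Y$ for the space of vectors fixed by $Y$. The set of irreducible complex representations, up to isomorphism, is $\mathrm{Irr}(Q)$.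

**Lemma 1.1.** If $\mathcal T$ is light, there is one $\varphi\in\mathrm{Irr}(Q)$ with $\varphi^Y=0$ for every $Y$ caught by $\mathcal T$.

*Proof.* **Step 1: a fixed vector forces an inequality.** Let $\varphi$ be irreducible, with an invariant inner product, and suppose some caught $Y$ has a unit vector $v\in\varphi^Y$. Let $P_T$ be the orthogonal projection onto $\varphi^T$. For $g\in Q$ the vector $gv$ is fixed by $gYg^{-1}$, hence by some $T\in\mathcal T$, and for this $T$ we have $\|P_Tgv\|^2=1$. So $\sum_T\|P_Tgv\|^2\ge1$ for every $g$. Now average over $g$. The operator $\frac1{|Q|}\sum_g g^{-1}P_Tg$ commutes with $Q$, so by Schur's lemma it is a scalar, and comparing traces shows that the scalar is $\dim\varphi^T/\varphi(1)$. Since $\|P_Tgv\|^2=\langle g^{-1}P_Tgv,v\rangle$,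
$$1\le\sum_{T}\frac1{|Q|}\sum_{g}\|P_Tgv\|^2=\sum_{T}\frac{\dim\varphi^T}{\varphi(1)}.\tag{1}$$

**Step 2: (1) cannot hold for all $\varphi$.** Suppose it did. Multiply by $\varphi(1)^2$ and sum over $\mathrm{Irr}(Q)$. The regular representation contains each $\varphi$ exactly $\varphi(1)$ times, and its space of $T$-fixed vectors has dimension $|Q|/|T|$. Hence
$$|Q|=\sum_\varphi\varphi(1)^2\le\sum_T\sum_\varphi\varphi(1)\dim\varphi^T=\sum_T\frac{|Q|}{|T|}<|Q|,$$
a contradiction. So (1) fails for some $\varphi$, and by Step 1 this $\varphi$ has no nonzero vector fixed by any caught $Y$. $\square$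

**Example.** Let $Q=\mathrm{Sym}(3)$ and $\mathcal T=\{\langle(1\,2)\rangle,\langle(1\,2\,3)\rangle\}$, of weight $\frac12+\frac13=\frac56$. The caught subgroups are $\mathrm{Alt}(3)$ and $\mathrm{Sym}(3)$; the subgroup $\langle(1\,2)\rangle$ is not caught, since its conjugate $\langle(1\,3)\rangle$ contains no member of $\mathcal T$. The two-dimensional irreducible representation has no nonzero vector fixed by $\mathrm{Alt}(3)$.

**Example.** Weight exactly $1$ is not enough: $\mathcal T=\{1\}$ has weight $1$, it catches $Y=1$, and $\varphi^{1}=\varphi\ne0$ for all $\varphi$.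

What is this for? If $\varphi^Y=0$, then by Frobenius reciprocity $\varphi$ does not occur in the permutation module $\mathbb C[Q/Y]$, so the central idempotent of $\mathbb CQ$ belonging to $\varphi$ annihilates $\mathbb C[Q/Y]$. A light family thus produces one nonzero group-algebra element that annihilates many permutation modules at once. We now state the theorem that needs such elements.

## 2. Confined subgroups and annihilators

A group is *locally finite* if every finite subset generates a finite subgroup. Let $F$ be a field. For an $FG$-module $M$ put $\mathrm{Ann}_{FG}(M)=\{x\in FG\mid xM=0\}$, a two-sided ideal of $FG$. For $X\le G$ let $1_X^G=F[G/X]$ be the permutation module; more generally, $M^G$ is the module induced from an $FX$-module $M$.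

**Definition.** Let $Q$ be a group and $S\subseteq Q\setminus\{1\}$ finite. A subgroup $Y\le Q$ is *$S$-confined* in $Q$ if $gYg^{-1}\cap S\ne\emptyset$ for all $g\in Q$. It is *confined* if it is $S$-confined for some such $S$.

Since $gYg^{-1}$ is the stabilizer of the point $gY$, being $S$-confined means that every point of $Q/Y$ is fixed by some element of $S$. Two facts are immediate: conjugates of $S$-confined subgroups are $S$-confined, and an $S$-confined subgroup is $hSh^{-1}$-confined for every $h\in Q$.

**Example.** Let $G$ be the group of even permutations of $\mathbb N$ with finite support, an infinite simple locally finite group, and let $X$ be the stabilizer of a point, so $G/X=\mathbb N$. Take nonidentity $s,s'\in G$ with disjoint supports. Every point is fixed by $s$ or by $s'$, so $X$ is $\{s,s'\}$-confined. Here an annihilator can be written down: $x=(1-s)(1-s')=1-s-s'+ss'$. It is nonzero, since $1,s,s',ss'$ are distinct. If $s'\omega=\omega$ then $x\omega=0$; otherwise $s\omega=\omega$, and $x\omega=(1-s')(1-s)\omega=0$, because $s$ and $s'$ commute.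

**Example.** The trivial subgroup is never confined, and its module, the regular module $FG$, has zero annihilator.

One direction is elementary.

**Proposition 2.1.** Let $G$ be any group, $F$ any field, $X\le G$, and $M\neq0$ an $FX$-module. If $\mathrm{Ann}_{FG}(M^G)\ne0$, there is a finite set of nonidentity elements of $G$ such that every point of $G/X$ is fixed by one of them. In particular $X$ is confined if $G$ is locally finite.

*Proof.* Write $M^G=\bigoplus_{\omega\in G/X}M_\omega$ with $hM_\omega=M_{h\omega}$ and all $M_\omega\ne0$. Let $0\ne x=\sum x_hh$ annihilate $M^G$. Multiplying by a group element, we may assume $x_1\ne0$. Let $S$ be the set of $h\ne1$ with $x_h\ne0$. If a point $\omega$ were fixed by no element of $S$, then for $0\ne v\in M_\omega$ the component of $xv$ in $M_\omega$ would be $x_1v\ne0$, a contradiction. $\square$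

The question is whether the converse holds, for infinite simple locally finite groups: does a confined subgroup always give a nonzero annihilator? It was stated as a conjecture, for fields of characteristic $0$. It is true.

**Theorem 2.2.** Let $G$ be an infinite simple locally finite group, $X\le G$, and $F$ a field of characteristic $0$. Then $X$ is confined if and only if $\mathrm{Ann}_{FG}(1_X^G)\ne0$.

**Theorem 2.3.** Let $G$ be an infinite simple locally finite group and $S\subseteq G\setminus\{1\}$ finite. There is $x\in\mathbb ZG$, with coefficients of gcd $1$, such that $x\cdot R[G/X]=0$ for every $S$-confined $X\le G$ and every commutative ring $R\ne0$; the image of $x$ in $RG$ is nonzero. Consequently, for every field $F$ of any characteristic and every $X\le G$, the following are equivalent: (a) $X$ is confined; (b) $\mathrm{Ann}_{FG}(1_X^G)\ne0$; (c) $\mathrm{Ann}_{FG}(M^G)\ne0$ for some nonzero $FX$-module $M$.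

**Theorem 2.4.** For every $k\ge1$ there is $N(k)$ such that if $Q$ is a nonabelian finite simple group with $|Q|\ge N(k)$ and $S\subseteq Q\setminus\{1\}$, $|S|\le k$, then some $\varphi\in\mathrm{Irr}(Q)$ satisfies $\varphi^Y=0$ for all $S$-confined $Y\le Q$.

**Definition.** For a finite group $Q$, the set $S\subseteq Q\setminus\{1\}$ is *good* in $Q$ if such a $\varphi$ exists.

Conjugates of $S$-confined subgroups are $S$-confined, so Lemma 1.1 gives the criterion we shall use.

> **(2)** If there is a light family $\mathcal T$ such that every $S$-confined subgroup of $Q$ contains a member of $\mathcal T$, then $S$ is good in $Q$.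

**Neither "infinite" nor "simple" can be dropped in Theorem 2.2.** Let $G=A_5$ and $|X|=2$; then $X$ is confined via $G\setminus\{1\}$. On the irreducible representations of degrees $1,3,3,4,5$ an involution has character values $1,-1,-1,0,1$, so its eigenvalue $1$ has multiplicity $1,1,1,2,3$. Thus every irreducible representation occurs in $\mathbb C[G/X]$ and the annihilator is zero over $\mathbb C$. The condition that $x$ annihilate the module is a linear system over $\mathbb Q$ for the coefficients of $x$, so the annihilator is zero over every field of characteristic $0$. Next let $G=A_5\times L$ with $L$ any infinite locally finite group, and $X=C_2\times1$, confined via $(A_5\setminus\{1\})\times\{1\}$. If $x=\sum_lx_l\,l$ with $x_l\in FA_5$ kills $F[G/X]=F[A_5/C_2]\otimes FL$, then $0=x(v\otimes1)=\sum_lx_lv\otimes l$ for all $v$. So each $x_l$ annihilates $F[A_5/C_2]$, and $x_l=0$ by the first example.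

## 3. Products of $1-s$, and cyclic families

The example of $\mathbb N$ suggests trying $x=\prod_{s\in S}(1-s)$. To kill $\omega$ we want the factor $1-s$ with $s\omega=\omega$ to act first, so this is safe when the elements of $S$ commute. There are two obstacles. In general they do not commute. And even if they do, the product can vanish: let $S=\{a,b,c\}$ be the involutions of a Klein four-group $E$. Every character of $E$ has value $1$ on at least one of $a,b,c$, so $(1-a)(1-b)(1-c)=0$ in characteristic $0$. No cleverer element of $FE$ helps in general: on the $E$-set $E/\langle a\rangle\sqcup E/\langle b\rangle\sqcup E/\langle c\rangle$ every point is fixed by an element of $S$, and all four characters of $E$ occur in the permutation module. So one must work in finite subgroups larger than $\langle S\rangle$.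

Next try criterion (2) with the cheapest family, $\mathcal T=\{\langle s\rangle: s\in S\}$. It settles the case $\sum_{s\in S}1/|\langle s\rangle|<1$ in every finite group, and it stops at $\sum_{s\in S}1/|\langle s\rangle|\ge1$, for instance for two or more involutions (with distinct elements of $S$ generating distinct subgroups).

We must use more conjugates. Choose $g_1,\dots,g_M\in Q$ and let $Y$ be $S$-confined with $|S|=k$. For each $i$ some $s\in S$ lies in $g_i^{-1}Yg_i$, that is, $g_isg_i^{-1}\in Y$. By pigeonhole one $s$ serves all $i$ in a set $J$ with $|J|\ge M/k$, so $Y$ contains $T=\langle g_isg_i^{-1}:i\in J\rangle$. There are up to $k2^M$ such groups, so we want $|T|>k2^M$. If the $g_isg_i^{-1}$ are, say, commuting involutions, then $|T|\le2^{|J|}$, and with $|J|=\lceil M/k\rceil$ the estimate gives nothing once $k\ge2$. There are two ways out, and we need both: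

* in alternating groups, choose the $g_i$ so that $|J|$ generators always generate a group of order at least $(|J|+1)!$, which beats every exponential;
* in classical groups, index the conjugates by a large vector space, so that subsets of positive density may be replaced by subgroups of bounded index, of which there are few.

Both need elements whose action is well controlled. Section 5 provides them. First we see why finite simple groups suffice.

## 4. From $G$ to finite simple groups

**Lemma 4.1.** Let $G$ be an infinite simple locally finite group and $K\ne1$ a finite subgroup. There are a finite subgroup $H\ge K$ and a maximal normal subgroup $N$ of $H$ with $K\cap N=1$.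

*Proof.* **Step 1: two enlargements.** Let $1\ne y\in K$. Since $\langle y^G\rangle=G$, each element of $K$ is a product of finitely many conjugates of $y^{\pm1}$. Collecting the conjugating elements for all $y$ and using local finiteness, we get a finite $K_1\ge K$ with $K\le\langle y^{K_1}\rangle$ for all $1\ne y\in K$. In the same way we get a finite $K_2\ge K_1$ with $K_1\le\langle y^{K_2}\rangle$ for all $1\ne y\in K_1$. Let $H=\langle K_1^{K_2}\rangle$, a normal subgroup of $K_2$ containing $K_1$.

**Step 2: it suffices that $N\not\ge K$.** Let $N$ be a maximal normal subgroup of $H$. If $1\ne y\in K\cap N$, then $K\le\langle y^{K_1}\rangle\le N$, since $K_1\le H$ normalizes $N$. So $N\not\ge K$ implies $K\cap N=1$.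

**Step 3: such an $N$ exists.** Otherwise the intersection $I\ne H$ of all maximal normal subgroups of $H$ contains $K$. It is characteristic in $H$, hence normal in $K_2$, and contains some $1\ne y\in K\le K_1$. So $I\ge\langle y^{K_2}\rangle\ge K_1$, and then $I\ge\langle K_1^{K_2}\rangle=H$, a contradiction. $\square$

**Proposition 4.2.** Assume Theorem 2.4. Let $G$ be an infinite simple locally finite group and $S\subseteq G\setminus\{1\}$ finite and nonempty. There are a finite subgroup $H\le G$ and $\varphi\in\mathrm{Irr}(H)$, depending only on $S$, such that the central idempotent $e_\varphi\in\mathbb CH$ annihilates $\mathbb C[G/X]$ for every $S$-confined $X\le G$.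

*Proof.* **Step 1: choose a large simple quotient in which $S$ survives.** Put $k=|S|$. An abelian simple group is finite, so $G$ is nonabelian; being infinite and locally finite, it has a finite nonabelian subgroup $K\supseteq S$ with $|K|\ge N(k)$. Take $(H,N)$ from Lemma 4.1. Then $Q=H/N$ is simple and contains a copy of $K$, so it is nonabelian and $|Q|\ge N(k)$. The image $\bar S$ of $S$ does not contain $1$, and $|\bar S|\le k$. Let $\varphi$ be as in Theorem 2.4 for $\bar S$, regarded as a representation of $H$.

**Step 2: point stabilizers in $H$ have $\bar S$-confined images.** Let $X$ be $S$-confined, $g\in G$, and $Y_g=(gXg^{-1}\cap H)N/N\le Q$. For $h\in H$, the group $h(gXg^{-1}\cap H)h^{-1}=hgX(hg)^{-1}\cap H$ meets $S$, because $X$ is $S$-confined and $S\subseteq H$. So $Y_g$ is $\bar S$-confined in $Q$, and $\varphi^{gXg^{-1}\cap H}=\varphi^{Y_g}=0$.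

**Step 3: conclude.** The $H$-orbit of $gX$ in $G/X$ is $H/(H\cap gXg^{-1})$. So $\mathbb C[G/X]$ is, as an $H$-module, a direct sum of modules $\mathbb C[H/(H\cap gXg^{-1})]$. By Frobenius reciprocity none contains $\varphi$, so $e_\varphi$ annihilates them all. $\square$

**Proof of Theorems 2.3 and 2.2 from Theorem 2.4.** If $S=\emptyset$, there are no $S$-confined subgroups and $x=1$ works. Let $S\ne\emptyset$, with $H,\varphi$ as in Proposition 4.2. An element $x=\sum_{h\in H}x_hh$ annihilates $R[G/X]$ if and only if
$$\sum_{h\in H,\ h\omega=\omega'}x_h=0\qquad\text{for all }\omega,\omega'\in G/X.\tag{3}$$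
Consider the systems (3) for all $S$-confined $X$ together: a homogeneous system with coefficients $0,1$ in $|H|$ unknowns. The coefficients of $e_\varphi$ are a nonzero complex solution, so the rank is less than $|H|$ and there is a nonzero rational solution. After scaling we get an integral solution with gcd $1$; this is $x$. In any commutative ring $R\ne0$ its image satisfies (3), so it kills $R[G/X]$. The image is nonzero: if all coefficients vanished in $R$, then so would $1$, an integral combination of them.

For the equivalences let $F$ be a field. If $X$ is $S$-confined, the image of $x$ in $FG$ is a nonzero annihilator, so (a) implies (b). Taking $M$ trivial, (b) implies (c). Proposition 2.1 shows that (c) implies (a). The equivalence of (a) and (b) in characteristic $0$ is Theorem 2.2. $\square$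

It remains to prove Theorem 2.4.

## 5. Trading $S$ for commutators

Elements of $S$ may be as complicated as they like, for example $n$-cycles in $\mathrm{Alt}(n)$. Write $[s,e]=ses^{-1}e^{-1}$. If $e$ is close to $1$, then $[s,e]=(ses^{-1})e^{-1}$ is close to $1$ as well. The trouble is that a confined $Y$ need not contain the same $s$ in two prescribed conjugates. Taking $k+1$ conjugates cures this.

**Lemma 5.1.** Let $Q$ be a group, $S\subseteq Q\setminus\{1\}$ with $|S|\le k$, where $k\ge 1$, and $d_0,\dots,d_k\in Q$ with $[s,d_id_j^{-1}]\ne1$ for all $s\in S$ and $i<j$. Put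
$$S'=\{d_i^{-1}[s,d_id_j^{-1}]d_i:\ s\in S,\ i<j\}.$$
Then $1\notin S'$, $|S'|\le k^3$, and every $S$-confined subgroup is $S'$-confined.

*Proof.* We have $|S'|\le k\cdot k(k+1)/2\le k^3$. Let $Z$ be a conjugate of an $S$-confined subgroup. For each $i$ the group $d_iZd_i^{-1}$ contains some $s_i\in S$. By pigeonhole $s_i=s_j=:s$ for some $i<j$. So $Z$ contains $d_i^{-1}sd_i$ and $d_j^{-1}sd_j$. With $e=d_id_j^{-1}$ we have $d_j=e^{-1}d_i$, so
$$Z\ni d_i^{-1}sd_i\cdot d_j^{-1}s^{-1}d_j=d_i^{-1}ses^{-1}e^{-1}d_i\in S'.\qquad\square$$

## 6. Alternating groups: factorials against exponentials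

**Proposition 6.1.** For each $k\ge1$ there is $n_A(k)$ such that for $n\ge n_A(k)$ every $S\subseteq\mathrm{Alt}(n)\setminus\{1\}$ with $|S|\le k$ is good.

Put $b=12k^4$, and assume $n\geq 10k^2+1$ and $n\ge bm$ with an integer $m\ge3$ to be chosen depending on $k$ alone. If $S=\emptyset$ there is nothing to prove.

**Step 1: reduce to elements whose supports lie in a common set of size $b$.** For $s\in S$ choose $x_s$ with $sx_s\ne x_s$, and let $B\subseteq[n]$ be a set of even size at most $2k$ containing all $x_s$ and $sx_s$. Choose injections $\theta_i:B\to[n]$ for $0\le i\le k$, whose images $C_i$ are disjoint from $B$ and from each other, with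
$$\theta_i(sx_s)\ne s\,\theta_i(x_s)\qquad(s\in S).\tag{4}$$
This can be done one value at a time: a new value $\theta_i(y)$ must avoid $B$ (at most $2k$ points), the earlier values (at most $2k(k+1)$ points), and for each $s$ at most one point, namely $s\theta_i(x_s)$ if $y=sx_s$ and $\theta_i(x_s)$ is already chosen, or $s^{-1}\theta_i(sx_s)$ if $y=x_s$ and $\theta_i(sx_s)$ is already chosen. The total is at most $2k+2k(k+1)+k\le10k^2<n$.

Let $d_i=\prod_{y\in B}(y\ \theta_i(y))$, a product of an even number of disjoint transpositions, so $d_i\in\mathrm{Alt}(n)$. For $i<j$ let $e=d_id_j^{-1}$. For $y\in B$ we have $d_j^{-1}(y)=\theta_j(y)$, and $d_i$ fixes this point, so $e(y)=\theta_j(y)$. By (4),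
$$e(sx_s)=\theta_j(sx_s)\ne s\theta_j(x_s)=s\,e(x_s),$$
that is, $[s,e]\ne1$. Lemma 5.1 gives $S'\not\ni1$ with $k':=|S'|\le k^3$. The support of $e$ lies in $B\cup C_i\cup C_j$, so it has at most $6k$ points, and that of $[s,e]$ has at most $12k$. Hence the supports of all elements of $S'$ lie in a common set $P\subseteq[n]$ with $|P|=b$.

**Step 2: conjugate along a grid.** We choose conjugating elements so that many of the resulting conjugates differ in one point only. Choose disjoint sets $\Delta_c=\{a_{c,1},\dots,a_{c,m}\}\subseteq[n]$ for $c\in P$. For each $z\in[m]^P$ fix $g_z\in\mathrm{Alt}(n)$ with $g_z(c)=a_{c,z_c}$ for all $c\in P$; this is possible since $n-b\ge2$. For each $s'\in S'$ fix $c\in P$ with $d:=s'(c)\ne c$; then $d\in P$ too.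

Let $Y$ be $S$-confined, hence $S'$-confined. For each $z$ there is $s'\in S'$ with $g_zs'g_z^{-1}\in Y$. Some $s'$ serves at least $m^b/k'$ of the $z$'s; take its $c,d$. The grid is partitioned into $m^{b-1}$ lines in direction $d$ (all coordinates but the $d$-th fixed), so on some line at least $m/k'$ points are served by $s'$. So there is $J\subseteq[m]$ with $|J|=r:=\lceil m/k'\rceil$ such that
$$t_i:=g_zs'g_z^{-1}\in Y\quad\text{for } z \text{ on the line with } z_d=i\in J.$$
Put $T=\langle t_i:i\in J\rangle\le Y$.

**Step 3: how the generators act.** Since $c\ne d$, the point $a_c:=a_{c,z_c}$ is constant on the line. We have $t_i(a_c)=g_z(s'(c))=g_z(d)=a_{d,i}$. The support of $t_i$ lies in $g_z(P)$, which meets $\Delta_d$ only in $a_{d,i}$. So $t_i$ fixes $a_{d,i'}$ for all $i'\ne i$.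

For instance, if $s'=(1\,2\,3)$ and $c=1,d=2$, the $t_i$ are the 3-cycles $(a_1\ a_{2,i}\ a_3)$ with $a_1,a_3$ fixed; they generate the alternating group on $r+2$ points.

**Step 4: $|T|\ge(r+1)!$.** Let $J=\{i_1,\dots,i_r\}$ and $T_l=\langle t_{i_1},\dots,t_{i_l}\rangle$. The $T_l$-orbit of $a_c$ contains $a_c,a_{d,i_1},\dots,a_{d,i_l}$, so it has at least $l+1$ points. For $l<r$ the point $\pi=a_{d,i_{l+1}}$ is fixed by $T_l$, and it is not in the $T_l$-orbit of $a_c$, since $\pi\neq a_c$. Its $T_{l+1}$-orbit contains $\pi$ and $a_c=t_{i_{l+1}}^{-1}(\pi)$, hence the whole $T_l$-orbit of $a_c$. So this orbit has at least $l+2$ points, while $T_l$ lies in the stabilizer of $\pi$. Thus $|T_{l+1}|\ge(l+2)|T_l|$, and $|T|\ge2\cdot3\cdots(r+1)=(r+1)!$.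

**Step 5: count.** The group $T$ is determined by $s'$, the line and $J$, so there are at most $k'm^{b-1}2^m$ such groups, and their family has weight at most
$$\frac{k'm^{b-1}2^m}{(\lceil m/k'\rceil+1)!}\le\frac{k^3m^{b-1}2^m}{(\lceil m/k^3\rceil+1)!},$$
which tends to $0$ as $m\to\infty$ with $k$ fixed. Choose $m=m(k)\ge3$ with the right side less than $1$. The family is light, every $S$-confined $Y$ contains a member, and $S$ is good by (2). So $n_A(k)=\max(10k^2+1,\,b\,m(k))$ works. $\square$

## 7. Classical groups of large dimension

### 7.1 Setting, textbook facts, constants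

Let $V$ be an $n$-dimensional space over a finite field $\mathbb F$, either without form (linear case), or with a nondegenerate alternating form, hermitian form, or quadratic form with nondegenerate polar form (isometry case). Let $\beta$ be the form or polar form, and $I(V)$ the isometry group, with $I(V)=GL(V)$ in the linear case. "Totally singular" means that $\beta$, and the quadratic form if there is one, vanish; "nondegenerate" and $\perp$ refer to $\beta$. We use the following standard facts (see Aschbacher, *Finite Group Theory*, or Taylor, *The Geometry of the Classical Groups*), for $n\ge N_0$ with an absolute constant $N_0$ where needed.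

* $\hat Q:=I(V)'$ is perfect, $Z(\hat Q)$ consists of scalars, $Q=\hat Q/Z(\hat Q)$ is simple, and every finite simple classical group of dimension at least $N_0$ arises in this way (odd-dimensional orthogonal groups in characteristic $2$ being symplectic groups).
* Witt's extension theorem holds.
* A nondegenerate space of dimension $N$ has Witt index at least $(N-2)/2$. Hence if $2c+2\le N$, it contains totally singular $C,C'$ of dimension $c$, dually paired by $\beta$.
* Every $t$-dimensional subspace $U$ lies in a nondegenerate subspace of dimension at most $2t$. Indeed, let $U=U_0\oplus\mathrm{rad}\,U$; then $U_0$ is nondegenerate. Choose a basis $r_i$ of $\mathrm{rad}\,U\subseteq U_0^\perp$ and $y_j\in U_0^\perp$ with $\beta(r_i,y_j)=\delta_{ij}$, and add the $y_j$ to $U$.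
* The fixed space of an isometry $s$ is
$$\ker(s-1)=\big((s-1)V\big)^\perp,\tag{5}$$
because $\beta(v,(s-1)u)=\beta((s^{-1}-1)v,u)$ for all $u,v$.

**Proposition 7.1.** For each $k\ge1$ there is $n_B(k)$ such that for all finite $\mathbb F$ and $n\ge n_B(k)$, every $S\subseteq Q\setminus\{1\}$ with $|S|\le k$ is good in $Q=\hat Q/Z(\hat Q)$.

We may assume $S\ne\emptyset$. Choose one lift in $\hat Q$ of each element of $S$, and let $\hat S$ be the set of lifts. Scalars in $\hat Q$ are central, so the lifts are nonscalar. If $Y\le Q$ is $S$-confined, its full preimage $\hat Y$ is $\hat S$-confined in $\hat Q$.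

**The plan.** We first use Lemma 5.1 up to three times to reach very special unipotent elements $1+m$, where $m$ maps a subspace of bounded dimension $p$ to another one. Then we conjugate by unipotent groups of size about $|\mathbb F|^{2ap}$ with $a$ much larger than $p$, and obtain groups $T\le\hat Y$ with $|T|\ge|\mathbb F|^{(a-L)^2}$, while the number of possible $T$ is only $|\mathbb F|^{O(a)}$ with an implied constant depending on $k$.

**Constants.** Put $k_0=k$, $k_{i+1}=k_i^3$, $c_{i+1}=3\lceil\log_2(k_i+1)\rceil\ge3$ (so $2^{c_{i+1}}>k_i^3$), $\kappa=k_3=k^{27}$, $L=\log_2\kappa$,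
$$w=2(k+1)(4k+2c_1)+4k^4,\qquad p=c_2+c_3+w.$$
Let $a\ge1$ be an integer with $a\ge L$ and
$$(a-L)^2>4p+4aL+2\log_2(L+1).\tag{6}$$
It exists, since $p$ and $L$ do not depend on $a$ and the left side is quadratic in $a$. Let $n_B(k)=\max(N_0,\,w+6p+4a+2)$ and assume $n\ge n_B(k)$.

**Lemma 7.2 (random choice).** Let $\mathcal A$ be a finite abelian group and let $E_1,\dots,E_r\subseteq\mathcal A$, $r\le k_i$, be subsets with $|E_\nu|\le2^{-c_{i+1}}|\mathcal A|$. There are $f_0,\dots,f_{k_i}\in\mathcal A$ with $f_j-f_l\notin E_\nu$ for all $j<l$ and all $\nu$.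

*Proof.* Choose the $f_j$ independently and uniformly. Each $f_j-f_l$ is uniform, so the probability that something goes wrong is at most $k_i\cdot\frac{k_i(k_i+1)}2\cdot2^{-c_{i+1}}\le k_i^3\,2^{-c_{i+1}}<1$. $\square$

### 7.2 The groups $R_W(C,C')$ and the embedding $\iota$

These are the sources of elements $d_i$ for Lemma 5.1 in the isometry case. Let $V=W\perp(C\oplus C')\perp V'$, with $W$ nondegenerate and $C,C'$ totally singular and dually paired. Put $M=W\oplus C\oplus C'$; then $C^\perp\cap M=W\oplus C$.

**Definition.** $R_W(C,C')$ is the group of isometries of $M$, extended by the identity on $V'$, that fix $C$ pointwise and act trivially on $(W\oplus C)/C$. For $e$ in this group write $ew=w+f_e(w)$ for $w\in W$, with $f_e\in\mathrm{Hom}(W,C)$.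

Since $e$ fixes $C$ pointwise, $ee'w=w+f_e(w)+f_{e'}(w)$, so $e\mapsto f_e$ is a homomorphism to an additive group.

**Example.** Let $V$ be symplectic of dimension $4$, $C=\langle c\rangle$, $C'=\langle c'\rangle$, $\beta(c,c')=1$, and $\dim W=2$. An element of $R_W(C,C')$ sends $c\mapsto c$, $w\mapsto w+f(w)c$, $c'\mapsto c'+y+\delta c$, where $f:W\to\mathbb F$ is linear, $\delta\in\mathbb F$ is arbitrary, and $y\in W$ is determined by $\beta(w,y)=-f(w)$ for all $w$. So the group has order $|\mathbb F|^3$, and the elements with $f=0$ are $c'\mapsto c'+\delta c$.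

**Lemma 7.3.** If $\dim C\ge2$, then $R_W(C,C')\cap\hat Q\to\mathrm{Hom}(W,C)$, $e\mapsto f_e$, is onto.

*Proof.* **Step 1: without $\hat Q$.** For any $f$ the map $w+c\mapsto w+f(w)+c$ is an isometric embedding $W\oplus C\to M$, since $C$ is totally singular and orthogonal to $W$. By Witt it extends to an isometry of $M$, which fixes $C$ pointwise and acts trivially on $(W\oplus C)/C$. So $R_W(C,C')\to\mathrm{Hom}(W,C)$ is onto.

**Step 2: get into the commutator subgroup.** Choose $\sigma\in GL(C)$ with $\sigma-1$ invertible: a generator of a Singer cycle will do, being a nonidentity element of a field $\mathbb F_{|\mathbb F|^{\dim C}}\subseteq\mathrm{End}(C)$. Extend it to an isometry $\tilde\sigma$ by the dual action on $C'$ and the identity on $W\oplus V'$. Given $f$, choose $e\in R_W(C,C')$ with $f_e=(\sigma-1)^{-1}f$. Since $\tilde\sigma$ normalizes $R_W(C,C')$ and $\tilde\sigma e\tilde\sigma^{-1}w=w+\sigma f_e(w)$, the element $[\tilde\sigma,e]\in I(V)'=\hat Q$ lies in $R_W(C,C')$ and $f_{[\tilde\sigma,e]}=\sigma f_e-f_e=f$. $\square$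

If $U,U'$ are totally singular and dually paired, let $\iota:GL(U)\to I(V)$ be the natural action on $U$, the dual action on $U'$, and the identity on $(U\oplus U')^\perp$. For $\dim U\ge3$ we have $SL(U)=GL(U)'$, so $\iota(SL(U))\le\hat Q$.

### 7.3 Reduction to block-unipotent elements

**Proposition 7.4.** There are a subspace $U=C\oplus D\oplus U_2$ of $V$ with $\dim C=\dim D=p$, $\dim U_2=p+2a$, an embedding $\iota:SL(U)\to\hat Q$ such that $\iota(SL(U))$ preserves $U$ and acts naturally on it, and a set $S_*$ of at most $\kappa$ elements $\iota(1+m)$ with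
$$0\ne m\in\mathrm{End}(U),\qquad m(U)\subseteq C,\qquad m(C\oplus U_2)=0,$$
such that every $\hat S$-confined subgroup of $\hat Q$ is $S_*$-confined.

*Proof, isometry case.* **Stage 1: make the elements trivial outside a space $W$ of bounded dimension.** Each $s\in\hat S$ is nonscalar, so there is $v_s$ with $v_s,sv_s$ linearly independent. Let $B$ be a nondegenerate subspace containing all $v_s,sv_s$, with $\dim B\le4k$. Since $n\ge w\ge16k+8c_1\ge4k+2c_1+2$, there are totally singular, dually paired $C_1,C_1'\subseteq B^\perp$ of dimension $c_1$.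

Let $d_i\in R_B(C_1,C_1')\cap\hat Q$ with $f_{d_i}=f_i\in\mathrm{Hom}(B,C_1)$ for $0\le i\le k$; the $f_i$ will be chosen in a moment, and the $d_i$ exist by Lemma 7.3. For $e=d_id_j^{-1}$ put $f=f_e=f_i-f_j$. If $[s,e]=1$, then $e\,sv_s=s\,ev_s$, and since $v_s,sv_s\in B$ this says $f(sv_s)=s\,f(v_s)$. For uniform $f$ the pair $(f(v_s),f(sv_s))$ is uniform on $C_1^2$, so this has probability at most $|C_1|^{-1}\le2^{-c_1}$. By Lemma 7.2 we can choose the $f_i$ so that $[s,d_id_j^{-1}]\ne1$ for all $s\in\hat S$, $i<j$. Lemma 5.1 gives $S_1\not\ni1$ with $|S_1|\le k_1$, such that $\hat S$-confined subgroups are $S_1$-confined.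

Put $M=B\oplus C_1\oplus C_1'$. The maps $d_i^{\pm1}-1$ and $e^{\pm1}-1$ have image in $M$. From $xy-1=(x-1)y+(y-1)$ with $x=ses^{-1}$, $y=e^{-1}$ we get $([s,e]-1)V\subseteq sM+M$. Conjugation by $d_i^{-1}$ preserves this, because $d_i^{-1}v\in v+M$. So
$$(s_1-1)V\subseteq M_1:=M+\sum_{s\in\hat S}sM\quad(s_1\in S_1),\qquad\dim M_1\le(k+1)(4k+2c_1).$$
Let $W\supseteq M_1$ be nondegenerate with $\dim W\le2\dim M_1\le w$. Each $s_1\in S_1$ preserves $W$, and by (5) it is trivial on $W^\perp$.

Since $n-w\ge2(3p+2a)+2$, the space $W^\perp$ contains totally singular dually paired $E,E'$ of dimension $3p+2a$. Using dual bases, split them correspondingly: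
$$E=C\oplus D_0\oplus U_2,\quad E'=C'\oplus D_0'\oplus U_2',\qquad\dim C=c_2,\ \dim D_0=c_3,$$
so that $C,C'$ are paired, $D_0,D_0'$ are paired, $U_2,U_2'$ are paired, and all other pairings between the pieces vanish.

**Stage 2: move into $R_W(C,C')$.** Let $s\in S_1$ and $e\in R_W(C,C')$. As $s$ preserves $W$ and is trivial on $W^\perp$, it normalizes $R_W(C,C')$, and $ses^{-1}w=s(s^{-1}w+f_e(s^{-1}w))=w+f_e(s^{-1}w)$. Hence $f_{[s,e]}=f_e\circ s^{-1}-f_e$. Since $s\ne1$ is trivial on $W^\perp$, there is $w_0\in W$ with $s^{-1}w_0\ne w_0$. For uniform $f_e$ the probability that $f_e(s^{-1}w_0-w_0)=0$ is $|C|^{-1}\le2^{-c_2}$. By Lemmas 7.2 and 7.3 there are $d_0,\dots,d_{k_1}\in R_W(C,C')\cap\hat Q$ with $f_{[s,d_id_j^{-1}]}\ne0$ for all $s\in S_1$, $i<j$. Lemma 5.1 gives $S_2\subseteq R_W(C,C')$ with $|S_2|\le k_2$, and $f_u\ne0$ for all $u\in S_2$, because conjugation by $d_i\in R_W(C,C')$ does not change $f$.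

**Stage 3: a second commutator, to get block form.** An element $u\in S_2$ still acts on $C'$ in a way we have not described. Let $u\in S_2$, $f=f_u\in\mathrm{Hom}(W,C)$, and let $e\in R_W(D_0,D_0')$, $g=f_e\in\mathrm{Hom}(W,D_0)$. We compute $[u,e]$.

*Where it lives.* Both $u$ and $e$ lie in $\tilde R=R_W(C\oplus D_0,C'\oplus D_0')$. Let $\tilde Z$ be the kernel of $\tilde R\to\mathrm{Hom}(W,C\oplus D_0)$. The target is abelian, so $[u,e]\in\tilde Z$. An element of $\tilde Z$ fixes $(C\oplus D_0)^\perp$ pointwise, so it is $1+h$ with $h$ vanishing on $(C\oplus D_0)^\perp$, and by (5) $h(V)\subseteq C\oplus D_0$. An element $r\in\tilde R$ is trivial on $C\oplus D_0$, hence also on $V/(C\oplus D_0)^\perp$: for $x\in C\oplus D_0$, $\beta(rv-v,x)=\beta(rv,rx)-\beta(v,x)=0$. So $rhr^{-1}=h$, and $\tilde Z$ is central in $\tilde R$.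

*On $D_0'$.* Let $d'\in D_0'$. Since $e^{-1}$ is trivial on $D_0$, we can write $e^{-1}d'=d'+y(d')+\delta$ with $y(d')\in W$, $\delta\in D_0$. Now $u^{-1}$ fixes $d'$ and $\delta$, so $u^{-1}e^{-1}d'=d'+y(d')-f(y(d'))+\delta$. Apply $e$, which fixes $C$ pointwise: we get $d'-f(y(d'))$. Apply $u$, which fixes $d'$ and $C$: again $d'-f(y(d'))$. So $h(d')=-f(y(d'))\in C$.

*On $C'$.* Let $c'\in C'$. Then $e^{-1}c'=c'$, and $u^{-1}c'=c'+y'+\gamma$ with $y'\in W$, $\gamma\in C$. So $ueu^{-1}e^{-1}c'=u(c'+y'+\gamma+g(y'))=c'+g(y')$, since $u$ fixes $D_0$ pointwise. So $h(c')=g(y')\in D_0$.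

*Conclusion.* $[u,e]$ preserves $C\oplus D_0'$ and $C'\oplus D_0$, which are totally singular and dually paired, and it is trivial on the orthogonal complement of their sum. On $C\oplus D_0'$ it acts as $1+m$ with $m|_C=0$ and $m|_{D_0'}=-f\circ y$.

*When is $m\ne0$?* For $w'\in W$,
$$\beta(w',y(d'))=\beta(w',e^{-1}d')=\beta(ew',d')=\beta(g(w'),d').$$
So $y$ is the adjoint of $g$ with respect to nondegenerate pairings: $y$ depends only on $g$, and $g\mapsto y$ is an additive injection $\mathrm{Hom}(W,D_0)\to\mathrm{Hom}(D_0',W)$ between groups of equal order, hence a bijection. For uniform $g$ the values of $y$ on a basis of $D_0'$ are independent and uniform in $W$. As $f\ne0$, each lies in $\ker f$ with probability at most $|\mathbb F|^{-1}$, so $m=0$ has probability at most $|\mathbb F|^{-c_3}\le2^{-c_3}$.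

By Lemmas 7.2 and 7.3 there are $d_0,\dots,d_{k_2}\in R_W(D_0,D_0')\cap\hat Q$ such that for all $u\in S_2$, $i<j$ the map $m$ belonging to $[u,d_id_j^{-1}]$ is nonzero; in particular $[u,d_id_j^{-1}]\ne1$. These commutators are central in $\tilde R\ni d_i$, so Lemma 5.1 gives $S_3=\{[u,d_id_j^{-1}]\}$ with $|S_3|\le k_3=\kappa$.

**Assembly: put the elements inside one special linear group.** Set $D=D_0'$, $U=C\oplus D_0'\oplus U_2$, $U'=C'\oplus D_0\oplus U_2'$. These are totally singular and dually paired, of dimension $3p+2a$. An element of $S_3$ preserves $U$ and $U'$ and is trivial on $(U\oplus U')^\perp$, and an isometry with these properties is determined by its action on $U$. So it equals $\iota(1+m)$ with $m\ne0$, $m(U)\subseteq C$, $m(C\oplus U_2)=0$. Finally enlarge $C$ and $D$ to dimension exactly $p\ge c_2,c_3$ by moving subspaces of $U_2$ into them. The conditions on $m$ persist, since $m$ vanishes on $U_2$, and now $\dim U_2=p+2a$. Put $S_*=S_3$.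

*Proof, linear case.* Here $\hat Q=SL(V)$, and two stages suffice.

**Stage 1: trivial outside a space $W$ of bounded dimension.** Choose $v_s$ as before, let $B$ be the span of all $v_s,sv_s$, so $\dim B\le2k$, and let $V=B\oplus C_1\oplus V'$ with $\dim C_1=c_1$. Take $d_i=1+f_i$ with $f_i\in\mathrm{Hom}(B,C_1)$ extended by $0$ on $C_1\oplus V'$. Since $f_if_j=0$, $d_id_j^{-1}=1+f$ with $f=f_i-f_j$. If $[s,1+f]=1$ then $sf=fs$, so $f(sv_s)=sf(v_s)$, which has probability at most $2^{-c_1}$ for uniform $f$. Lemmas 7.2 and 5.1 give $S_1\not\ni1$ with $|S_1|\le k_1$. As in the isometry case, with $C_1$ in place of $M$,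
$$(s_1-1)V\subseteq M_1:=C_1+\sum_{s\in\hat S}sC_1\quad(s_1\in S_1),\qquad\dim M_1\le(k+1)c_1.$$
The commutator $[s,1+f]$ is trivial on $\ker f\cap s(\ker f)$, of codimension at most $4k$, and conjugation does not change the codimension of the fixed space. So all elements of $S_1$ are trivial on a subspace $K_1$ of codimension at most $4kk_1=4k^4$. Choose $W\supseteq M_1$ with $W+K_1=V$ and $\dim W\le(k+1)c_1+4k^4\le w$, and let $V_1$ be a complement of $W\cap K_1$ in $K_1$. Then $V=W\oplus V_1$, and the elements of $S_1$ preserve $W$ and are trivial on $V_1$.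

**Stage 2: block form.** Let $C\subseteq V_1$ with $\dim C=c_2$, and $d_i=1+f_i$ for $0\le i\le k_1$, with $f_i\in\mathrm{Hom}(W,C)$ extended by $0$ on $V_1$. With $f=f_i-f_j$ we have $d_id_j^{-1}=1+f$. Since $s\in S_1$ is trivial on $C$, $s(1+f)s^{-1}=1+fs^{-1}$, and $fs^{-1}f=0$, so
$$[s,d_id_j^{-1}]=(1+fs^{-1})(1-f)=1+(fs^{-1}-f).$$
This commutes with $d_i$. It is $1$ only if $f(s^{-1}w_0-w_0)=0$, where $w_0\in W$ is chosen with $s^{-1}w_0\ne w_0$; for uniform $f$ this has probability at most $2^{-c_2}$. So Lemmas 7.2 and 5.1 give $S_2\subseteq\{1+m:0\ne m\in\mathrm{Hom}(W,C)\}$, with $m$ extended by $0$ on $V_1$, and $|S_2|\le k^9\le\kappa$.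

**Assembly.** Put $D=W$ and choose $U_2\subseteq V_1$ with $U_2\cap C=0$ and $\dim(C\oplus D\oplus U_2)=3p+2a$. This is possible, since $c_2+\dim W\le p$ and $\dim V_1\ge n-w\ge3p+2a$. Let $U=C\oplus D\oplus U_2$, and let $\iota$ extend elements of $SL(U)$ by the identity on a complement of $C\oplus U_2$ in $V_1$. Enlarge $C,D$ to dimension $p\ge c_2,w$ inside $U$ as before, and put $S_*=S_2$. $\square$

### 7.4 Rows and columns of transvections inside a confined subgroup

From now on we forget the decomposition above, keeping only its dimensions. Write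
$$U=B\oplus A\oplus X,\qquad\dim B=2p,\quad\dim A=2a,\quad\dim X=p,$$
with $B,A,X$ new and fixed. Let $A^*$ be the space of functionals on $U$ vanishing on $B\oplus X$, and $B^*$ the space of those vanishing on $A\oplus X$. Maps given on one summand are extended by $0$ on the other two. For a vector $c$ and a functional $\alpha$ let $c\otimes\alpha$ be the map $u\mapsto\alpha(u)c$. We omit $\iota$. Let $Y\le\hat Q$ be $S_*$-confined.

We use two remarks. First, if $U=C^\circ\oplus D^\circ\oplus U_2^\circ$ with the same dimensions as $C,D,U_2$, there is $h\in SL(U)$ with $hC=C^\circ$, $hD=D^\circ$, $hU_2=U_2^\circ$: take any such linear map and rescale one basis vector of $U_2^\circ$. And $Y$ is $hS_*h^{-1}$-confined. Second: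

> **(7)** If $\mathcal A$ is a finite abelian group and $\Phi\subseteq\mathcal A$ has $|\Phi|\ge|\mathcal A|/\kappa$, then the subgroup generated by all differences $f-f'$ with $f,f'\in\Phi$ has index at most $\kappa$,

since $\Phi$ lies in one of its cosets. This is how a set of positive density is replaced by a subgroup.

**Step (i): rows.** *For each $p$-dimensional $P\le B$ there are $0\ne c\in P$ and an additive subgroup $\Xi\le A^*$ of index at most $\kappa$ with $1+c\otimes\alpha\in Y$ for all $\alpha\in\Xi$.*

Let $B=P\oplus P_1$ and choose $h\in SL(U)$ with $hC=P$, $hD=X$, $hU_2=P_1\oplus A$. Then $hS_*h^{-1}=\{1+m_\nu\}$ with $m_\nu\ne0$, $m_\nu(U)\subseteq P$ and $m_\nu(B\oplus A)=0$. For $f\in\mathrm{Hom}(A,X)$ some $\nu$ satisfies $1+m_\nu\in(1+f)Y(1+f)^{-1}$. Here $f^2=0$ and $fm_\nu=0$, so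
$$Y\ni(1-f)(1+m_\nu)(1+f)=1+m_\nu(1+f).$$
One $\nu$ works for a set $\Phi$ of at least $|\mathrm{Hom}(A,X)|/\kappa$ maps $f$; write $m=m_\nu$. Since $m$ vanishes on $B\supseteq P$, we have $m^2=0$ and $mgm=0$ for all $g\in\mathrm{Hom}(A,X)$. So $m(1+f)m=0$, and for $f,f'\in\Phi$
$$\big(1+m(1+f)\big)\big(1+m(1+f')\big)^{-1}=1+m(f-f')\in Y.$$
Also $(1+mg)(1+mg')=1+m(g+g')$. Hence $1+mg\in Y$ for all $g$ in the group $\mathcal M$ generated by the differences $f-f'$, which has index at most $\kappa$ by (7). As $m\ne0$ vanishes on $B\oplus A$, there is $x\in X$ with $c:=m(x)\ne0$; and $c\in P$. For $\alpha\in A^*$ we have $x\otimes\alpha\in\mathrm{Hom}(A,X)$ and $m(x\otimes\alpha)=c\otimes\alpha$. Put $\Xi=\{\alpha\in A^*:x\otimes\alpha\in\mathcal M\}$.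

**Rows alone do not suffice for our estimate.** They give groups $\{1+c\otimes\alpha:\alpha\in\Xi\}$ of order at least $|\mathbb F|^{2a}/\kappa$. Our bound for the number of possible $\Xi$ will be $(L+1)|\mathbb F|^{2aL}$, which is larger as soon as $L\ge1$. We need orders whose exponent is quadratic in $a$; these come from commutators of rows with columns.

**Step (ii): columns.** *For each $p$-dimensional $\Pi\le B^*$ there are $0\ne\lambda\in\Pi$ and an additive subgroup $\Psi\le A$ of index at most $\kappa$ with $1+u\otimes\lambda\in Y$ for all $u\in\Psi$.*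

Let $\Pi^0\le B$ be the common kernel of $\Pi$ in $B$, of dimension $p$, and $B=\Pi^0\oplus D_1$. Choose $h\in SL(U)$ with $hC=X$, $hD=D_1$, $hU_2=\Pi^0\oplus A$. Then $hS_*h^{-1}=\{1+m_\nu\}$ with $m_\nu\ne0$, $m_\nu(U)\subseteq X$ and $m_\nu(X\oplus\Pi^0\oplus A)=0$. For $f\in\mathrm{Hom}(X,A)$ some $\nu$ satisfies $1+m_\nu\in(1+f)^{-1}Y(1+f)$. Here $f^2=0$ and $m_\nu f=0$, so
$$Y\ni(1+f)(1+m_\nu)(1-f)=1+(1+f)m_\nu.$$
One $\nu$ works for a set $\Phi$ of at least $|\mathrm{Hom}(X,A)|/\kappa$ maps $f$; write $m=m_\nu$. Since $m^2=0$ and $mg=0$ for $g\in\mathrm{Hom}(X,A)$, we have $m(1+f)m=0$, so quotients give $1+(f-f')m\in Y$ for $f,f'\in\Phi$; and $(1+gm)(1+g'm)=1+(g+g')m$. By (7), $1+gm\in Y$ for all $g$ in a subgroup $\mathcal M\le\mathrm{Hom}(X,A)$ of index at most $\kappa$. Pick a functional $\mu$ on $X$ with $\lambda:=\mu m\ne0$. It vanishes on $X\oplus A\oplus\Pi^0$, so $\lambda\in B^*$ annihilates $\Pi^0$, that is, $\lambda\in\Pi$. Since $(u\otimes\mu)m=u\otimes\lambda$, put $\Psi=\{u\in A:u\otimes\mu\in\mathcal M\}$.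

**Step (iii): a row and a column that interact.** We want $\lambda(c)\ne0$. The vectors $c$ from (i), over all $P$, span a subspace of $B$ that meets every $p$-dimensional subspace nontrivially. A subspace of dimension at most $p$ in a $2p$-dimensional space has a complement of dimension at least $p$, so the span has dimension at least $p+1$. In the same way the $\lambda$'s from (ii) span a subspace of $B^*$ of dimension at least $p+1$, so their common kernel in $B$ has dimension at most $p-1$. Hence some pair has $\gamma:=\lambda(c)\ne0$, and $Y$ contains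
$$T=T(c,\lambda,\Xi,\Psi)=\langle1+c\otimes\alpha\ (\alpha\in\Xi),\ 1+u\otimes\lambda\ (u\in\Psi)\rangle.$$

### 7.5 Order against number

**Order of $T$.** Fix $A=A_1\oplus A_2$ with $\dim A_i=a$. Let $\Psi_1=\Psi\cap A_1$ and $\Xi_2=\{\alpha\in\Xi:\alpha(A_1)=0\}$. For $u\in\Psi_1$, $\alpha\in\Xi_2$ we have $\alpha(u)=\alpha(c)=\lambda(u)=0$. So $(1+u\otimes\lambda)^{-1}=1-u\otimes\lambda$, $(1+c\otimes\alpha)^{-1}=1-c\otimes\alpha$, and
$$(1+u\otimes\lambda)(1+c\otimes\alpha)(1-u\otimes\lambda)(1-c\otimes\alpha)=\big(1+(c+\gamma u)\otimes\alpha\big)(1-c\otimes\alpha)=1+\gamma u\otimes\alpha\in T.$$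
The group $\Xi_2$ has index at most $\kappa$ in an $\mathbb F$-space of dimension $a$. Let $\alpha_1,\dots,\alpha_t\in\Xi_2$ be an $\mathbb F$-basis of its span; then $|\mathbb F|^t\ge|\Xi_2|\ge|\mathbb F|^a/\kappa\ge|\mathbb F|^{a-L}$, so $t\ge a-L$. For $u_j\in\Psi_1$ the elements $1+\gamma\sum_ju_j\otimes\alpha_j$ are products of the elements $1+\gamma u_j\otimes\alpha_j\in T$, because $\alpha_j(u_l)=0$; and they are distinct, because the $\alpha_j$ are independent. As $|\Psi_1|\ge|\mathbb F|^a/\kappa\ge|\mathbb F|^{a-L}$ and $a\ge L$,
$$|T|\ge|\Psi_1|^t\ge|\mathbb F|^{(a-L)^2}.$$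

**Number of $T$'s.** There are at most $|\mathbb F|^{4p}$ pairs $(c,\lambda)$. An elementary abelian $\ell$-group of order $N=|\mathbb F|^{2a}$ has at most $N^j$ subgroups of index $\ell^j$, these being kernels of homomorphisms to $C_\ell^j$. Index at most $\kappa$ means $j\le\log_\ell\kappa\le L$, so there are at most $(L+1)N^L$ choices for $\Xi$, and as many for $\Psi$. Hence the family of all possible $T$ has weight at most
$$(L+1)^2\,|\mathbb F|^{4p+4aL-(a-L)^2}<1,$$
by (6) and $(L+1)^2\le|\mathbb F|^{2\log_2(L+1)}$.

**Passing to $Q$.** Each $T$ fixes $X\ne0$ pointwise, so it contains no scalar but $1$. Thus $T\cap Z(\hat Q)=1$ and $T$ maps isomorphically into $Q$. The images form a light family. If $Y\le Q$ is $S$-confined, its preimage is $\hat S$-confined, hence $S_*$-confined by Proposition 7.4, hence contains some $T$; so $Y$ contains the image of $T$. By (2), $S$ is good. This proves Proposition 7.1. $\square$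

## 8. Bounded rank, and the proof of Theorem 2.4

For groups of Lie type of bounded rank over large fields the situation is simpler: no proper subgroup is $S$-confined at all. For $Y<Q$ proper and $1\ne x\in Q$ put
$$\mathrm{fpr}(x,Q/Y)=\frac{|\mathrm{Fix}_{Q/Y}(x)|}{|Q:Y|}=\frac{|x^Q\cap Y|}{|x^Q|}.$$
The second equality holds because $gY$ is fixed by $x$ if and only if $g^{-1}xg\in Y$, so $|\mathrm{Fix}_{Q/Y}(x)|=|x^Q\cap Y|\,|C_Q(x)|/|Y|$. It shows that $\mathrm{fpr}(x,Q/Y)\le\mathrm{fpr}(x,Q/M)$ if $Y\le M<Q$.

**Theorem 8.1 (Liebeck–Saxl,** *Proc. London Math. Soc.* (3) 63 (1991), 266–314, Theorem 1, in the form used here**).** There is a finite list of groups such that, if $Q$ is a finite simple group of Lie type over $\mathbb F_q$, not on the list and not isomorphic to any $PSL_2(q')$, if $M<Q$ is a maximal subgroup and $1\ne x\in Q$, then $\mathrm{fpr}(x,Q/M)\le\frac4{3q}$.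

**The groups $PSL_2(q)$.** *Centralizers:* we claim $|C_Q(x)|\le q+1$ for $x\ne1$. Let $\hat x\in SL_2(q)$ be a lift. Its centralizer in $SL_2(q)$ consists of the elements of determinant $1$ in the algebra $\mathbb F_q[\hat x]$. This algebra is $\mathbb F_{q^2}$, $\mathbb F_q\times\mathbb F_q$ or $\mathbb F_q[\varepsilon]$ with $\varepsilon^2=0$, giving $q+1$, $q-1$, and $q$ ($q$ even) or $2q$ ($q$ odd) elements. For $q$ even we are done. For $q$ odd divide by $|\{\pm1\}|=2$, and allow a factor $2$ for elements that conjugate $\hat x$ to $-\hat x$. These exist only if $\hat x$ has trace $0$, which excludes the third case, where $\hat x$ has a double nonzero eigenvalue. So the bounds are $q+1$, $q-1$, $q$.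

Hence $|x^Q|\ge q(q-1)/2$. By Dickson's list of subgroups, a maximal subgroup $M$ is either a Borel subgroup, in which case $x$ fixes at most $2$ of the $q+1$ points of $Q/M$, or $|M|\le\max(60,\,2(q+1),\,q^{3/2})$. So
$$\mathrm{fpr}(x,Q/M)\le\max\left(\frac2{q+1},\ \frac{2\max(60,2(q+1),q^{3/2})}{q(q-1)}\right)\to0\quad(q\to\infty).$$

**Proof of Theorem 2.4.** By the classification of finite simple groups, a nonabelian finite simple $Q$ is of one of the following kinds.

* $Q=\mathrm{Alt}(n)$ with $n\ge n_A(k)$. Then $S$ is good by Proposition 6.1.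
* $Q$ is classical of dimension at least $n_B(k)$. Then $S$ is good by Proposition 7.1.
* $Q$ is one of finitely many groups: sporadic, the Tits group, or $\mathrm{Alt}(n)$ with $n<n_A(k)$. Taking $N(k)$ large excludes these.
* $Q$ is of Lie type, of rank bounded in terms of $k$, over $\mathbb F_q$. For each $q$ there are only finitely many of these, so $q\to\infty$ as $|Q|\to\infty$.

In the last case let $|Q|$ be large in terms of $k$. Then $Q$ is not on the list of Theorem 8.1, and by that theorem or by the bound for $PSL_2(q)$ all fixed point ratios of nonidentity elements on $Q/M$, with $M$ maximal, are less than $1/k$. By monotonicity the same holds for $Q/Y$ with $Y<Q$ any proper subgroup. If a proper $Y$ were $S$-confined, every point of $Q/Y$ would be fixed by an element of $S$, and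
$$1\le\sum_{s\in S}\mathrm{fpr}(s,Q/Y)<1,$$
which is impossible. So only $Y=Q$ can be $S$-confined, and any nontrivial $\varphi\in\mathrm{Irr}(Q)$ has $\varphi^Q=0$. Thus $S$ is good, and a bound $N(k)$ exists. $\square$

With Theorem 2.4 established, the argument of Section 4 proves Theorems 2.3 and 2.2.
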